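\title{Standard indices for intermediate c.e.\ degrees in models of $B\Sigma_1$: one never suffices, two always do}

\begin{abstract}
Every model of $PA^-+B\Sigma_1$ has a computably enumerable set of intermediate degree and a pair of computably enumerable sets of incomparable degrees. We show that no single standard index, and no single pair of standard indices, yields such sets in all models. The reason is that every standard index of a set that is incomplete in $\omega$ defines a computable set in some model of $PA^-+B\Sigma_1$. Two indices, and two pairs, are enough: one parameter-free pair is incomparable in all models of $I\Sigma_1$, and another is incomparable in all models of $B\Sigma_1+\neg I\Sigma_1$.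
\end{abstract}

\section{The question and the answers}\label{sec:intro}

A natural number $e$ names a computably enumerable set $W_e$ through a fixed $\Sigma_1$ definition, and this definition can be read in any model of arithmetic. A construction such as that of Friedberg and Muchnik produces an index, and one can ask in which models the index still does its job. This paper answers the question for models of $\Sigma_1$ collection, in which $\Sigma_1$ induction may fail.

\subsection*{Theories}
The language is $0,1,+,\cdot,<$, and $PA^-$ is Peano arithmetic without the induction scheme, that is, the theory of the nonnegative part of a discretely ordered commutative ring. A formula is $\Delta_0$ if all its quantifiers are bounded, and $\Sigma_1$ if it has the form $\exists\bar y\,\psi$ with $\psi\in\Delta_0$. For a class $\Gamma$ of formulas, $I\Gamma$ is the induction scheme for formulas in $\Gamma$ with parameters. The \emph{base theory} is $PA^-+I\Delta_0+\exp$, where $\exp$ says that $x\mapsto 2^x$ is total; every model in this paper satisfies it. The theory $PA^-+B\Sigma_1$ is the base theory together with the collection scheme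
\[
\forall a\,\bigl[\forall x<a\,\exists y\,\varphi(x,y)\to\exists b\,\forall x<a\,\exists y<b\,\varphi(x,y)\bigr]
\]
for all $\Sigma_1$ formulas $\varphi$ with parameters. A model of $PA^-+B\Sigma_1$ need not satisfy $I\Sigma_1$.

\subsection*{Computability in a model}
Let $\mathcal M\models PA^-+B\Sigma_1$. An element $c$ \emph{codes} the set of all $x$ such that the $x$-th binary digit of $c$ is $1$. Coded sets are called \emph{$\mathcal M$-finite}, and we identify them with their codes. A set $A\subseteq\mathcal M$ is \emph{c.e.}\ if it is $\Sigma_1$-definable over $\mathcal M$ with parameters, and \emph{computable} if $A$ and its complement are both c.e. Fix a standard universal $\Sigma_1$ formula $U(e,x)$, the same in every model, and put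
\[
W_e=\{x\in\mathcal M:\mathcal M\models U(e,x)\},\qquad \emptyset'=\{e\in\mathcal M: e\in W_e\}.
\]
We write $W_e^{\mathcal M}$ when the model must be shown. For $A,B\subseteq\mathcal M$, a c.e.\ set $\Phi$ \emph{witnesses} $A\le_TB$ if for all $\mathcal M$-finite $E,H$,
\[
E\subseteq A\ \text{and}\ H\cap A=\emptyset
\iff
\exists\,P,N\ \bigl[\langle E,H,P,N\rangle\in\Phi,\ P\subseteq B,\ N\cap B=\emptyset\bigr],
\]
where $P,N$ range over $\mathcal M$-finite sets. Thus a quadruple in $\Phi$ is a rule that turns $\mathcal M$-finite positive and negative information $(P,N)$ about $B$ into $\mathcal M$-finite positive and negative information $(E,H)$ about $A$. We write $A<_TB$ if $A\le_TB$ and $B\not\le_TA$, and we call $A,B$ \emph{incomparable} if neither is $\le_T$ the other. A c.e.\ set $W$ is \emph{intermediate} if $\emptyset<_TW<_T\emptyset'$; here $\emptyset<_TW$ means that $W$ is not computable.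

The standard model $\omega$ satisfies $PA^-+B\Sigma_1$, and in it $\le_T$ is ordinary Turing reducibility: given $\Phi$ and the oracle $B$, search for a rule that applies to $B$ and has $(E,H)=(\{x\},\emptyset)$ or $(\emptyset,\{x\})$; given an oracle machine, enumerate $\langle E,H,P,N\rangle$ when the oracle information $(P,N)$ alone makes the machine accept all elements of $E$ and reject all elements of $H$.

\subsection*{The problem}
We start from a known result (Slaman and Woodin): every model of $PA^-+B\Sigma_1$ has an intermediate c.e.\ set. Also, every such model has a pair of c.e.\ sets of incomparable degrees. In both statements the sets may depend on the model. Can the dependence be removed?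

\begin{enumerate}
\item[(Q1)] Is there $e\in\omega$ such that $\emptyset<_TW_e<_T\emptyset'$ in every model of $PA^-+B\Sigma_1$?
\item[(Q2)] Are there $d,e\in\omega$ such that $W_d$ and $W_e$ are incomparable in every model of $PA^-+B\Sigma_1$?
\end{enumerate}

There are good reasons to expect a positive answer. A solution exists in each model. Moreover, by Theorems~\ref{thm:B} and~\ref{thm:C} below, one program works in all models of $I\Sigma_1$ and one program works in all the remaining models, so it seems that one only has to merge two programs. This cannot be done, because of the following tension between the standard model and the models without $\Sigma_1$ induction.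

\begin{theorem}\label{thm:A}
Let $e\in\omega$ and suppose that $\emptyset'\not\le_TW_e$ in $\omega$. Then there is a model $\mathcal M\models PA^-+B\Sigma_1$, which is an initial segment of an elementary extension of $\omega$ and in which $\omega$ is $\Sigma_1$-definable from parameters, such that $W_e$ is computable in $\mathcal M$.
\end{theorem}

\begin{corollary}\label{cor:no}
The answers to \textup{(Q1)} and \textup{(Q2)} are both negative.
\end{corollary}

\begin{theorem}\label{thm:B}
There are $d_0,e_0\in\omega$ such that $W_{d_0}$ and $W_{e_0}$ are incomparable in every model of the base theory plus $I\Sigma_1$.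
\end{theorem}

\begin{theorem}\label{thm:C}
There are $d_1,e_1\in\omega$ such that $W_{d_1}$ and $W_{e_1}$ are incomparable in every model of $PA^-+B\Sigma_1+\neg I\Sigma_1$.
\end{theorem}

\begin{corollary}\label{cor:two}
In every model of $PA^-+B\Sigma_1$, one of the pairs $(W_{d_0},W_{e_0})$, $(W_{d_1},W_{e_1})$ is incomparable, and one of the sets $W_{d_0},W_{d_1}$ is intermediate. The least number of standard indices, respectively of pairs of standard indices, that covers all models is exactly $2$.
\end{corollary}

One phenomenon drives Theorems~\ref{thm:A} and~\ref{thm:C}: when $I\Sigma_1$ fails, new elements below a fixed bound enter $\emptyset'$ at cofinally many stages. In Section~\ref{sec:A} we build a model in which the entry times of such elements form a clock fast enough to compute $W_e$. In Section~\ref{sec:C} the same entries give each strategy cofinally many opportunities to act, although every count made inside the model finds only boundedly many actions. Section~\ref{sec:B} treats $I\Sigma_1$.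

\section{Tools}\label{sec:tools}

\subsection*{Coding and stages}
The Cantor pairing function $\langle l,y\rangle=\frac12(l+y)(l+y+1)+y$ is a bijection with $l,y\le\langle l,y\rangle\le(l+y+1)^2$; longer tuples are coded by iterating it, so components never exceed the code. If $x$ belongs to the set coded by $c$, then $x<2^x\le c$. The graph of $2^x$ and the relation ``$x$ is in the set coded by $c$'' are $\Delta_0$. Write $U(e,x)\equiv\exists y\,\theta(e,x,y)$ with $\theta\in\Delta_0$, write $K$ for $\emptyset'$, and put
\[
W_{e,s}=\{x<s:\exists y<s\ \theta(e,x,y)\},\qquad K_s=\{x<s:\exists y<s\ \theta(x,x,y)\}.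
\]
These sets are $\Delta_0$ uniformly in $s$, they increase with $s$, and their unions are $W_e$ and $K$. If $\langle E,H,P,N\rangle\in W_{w,s}$, then all elements of $N$ are smaller than $s$.

\subsection*{Elementary recursion}
A formula is $\Delta_0(\exp)$ if it is bounded in the language extended by $2^x$. A function is \emph{elementary} if its graph is $\Delta_0(\exp)$ and it is bounded by a term of the extended language. Over the base theory every $\Delta_0(\exp)$ formula is equivalent to a $\Sigma_1$ formula: quantify over a bound for the values of all terms involved and use the $\Delta_0$ graph of $2^x$. We use two standard facts \cite{HP}: the base theory proves induction for $\Delta_0(\exp)$ formulas, and it permits definition by recursion when the step function and a bound for the values are elementary. Consequently bounded $\Delta_0(\exp)$ sets are $\mathcal M$-finite, and $\mathcal M$-finite sets have cardinalities that obey the usual counting laws.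

\subsection*{Indices}
We use universality in the form of the standard s-m-n property. For each $\Sigma_1$ formula $\varphi(u,v)$ there is an elementary function $g$, provably total in the base theory, such that the base theory proves $U(g(v),u)\leftrightarrow\varphi(u,v)$. For each parameter-free $\Sigma_1$ formula $\varphi(u)$ there is $e\in\omega$ such that the base theory proves $U(e,u)\leftrightarrow\varphi(u)$. Hence every c.e.\ subset of $\mathcal M$ is $W_w$ for some $w\in\mathcal M$ (pair the parameters into one), and a parameter-free elementary construction by stages yields sets $\bigcup_sA_s$ with one standard index valid in all models of the base theory.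

\begin{lemma}\label{lem:coll}
Let $\mathcal M$ be a model of the base theory.
\begin{enumerate}
\item[(a)] If $\mathcal M$ satisfies collection for $\Delta_0$ formulas, then $\mathcal M\models B\Sigma_1$.
\item[(b)] If $\mathcal M\models I\Sigma_1$, then $\mathcal M\models B\Sigma_1$.
\item[(c)] Let $\mathcal M\models B\Sigma_1$. If $\varphi$ is $\Sigma_1$, then $\forall x<a\,\varphi$ is equivalent in $\mathcal M$ to a $\Sigma_1$ formula. If $(A_s)$ is an increasing $\Delta_0(\exp)$ sequence of sets and $P\subseteq\bigcup_sA_s$ is $\mathcal M$-finite, then $P\subseteq A_s$ for some $s$.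
\end{enumerate}
\end{lemma}

\begin{proof}
(a) For $\varphi(x,y)\equiv\exists\bar z\,\psi(x,y,\bar z)$, apply collection in the variable $u$ to the $\Delta_0$ formula $\exists y<u\,\exists\bar z<u\,\psi$.
(b) Let $\psi$ be $\Delta_0$ and $\forall x<a\,\exists y\,\psi(x,y)$. The formula $k\le a\to\exists b\,\forall x<k\,\exists y<b\,\psi(x,y)$ is $\Sigma_1$, holds for $k=0$ and passes from $k$ to $k+1$; take $k=a$ and use (a).
(c) The argument of (a) shows that $\forall x<a\,\exists\bar z\,\psi$ is equivalent to $\exists b\,\forall x<a\,\exists\bar z<b\,\psi$. For the second statement collect the stages $s$ in $\forall x<P\,\exists s\,(x\in P\to x\in A_s)$.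
\end{proof}

\begin{lemma}\label{lem:red}
Let $\mathcal M\models PA^-+B\Sigma_1$.
\begin{enumerate}
\item[(a)] $\le_T$ is transitive.
\item[(b)] For every c.e.\ set $A$ there is an elementary function $h$, with a parameter, such that $x\in A\leftrightarrow h(x)\in K$. Moreover $A\le_TK$.
\item[(c)] A computable set is $\le_T$ every set, and $A\le_T\emptyset$ implies that $A$ is computable.
\item[(d)] If c.e.\ sets $A_0,A_1$ are incomparable, then each of them is intermediate.
\item[(e)] If $\Phi$ witnesses $A\le_TB$, then $a\notin A$ if and only if some $\langle\emptyset,\{a\},P,N\rangle\in\Phi$ has $P\subseteq B$ and $N\cap B=\emptyset$.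
\end{enumerate}
\end{lemma}

\begin{proof}
(a) If $\Phi$ witnesses $A\le_TB$ and $\Psi$ witnesses $B\le_TC$, then the set of $\langle E,H,P',N'\rangle$ such that $\langle E,H,P,N\rangle\in\Phi$ and $\langle P,N,P',N'\rangle\in\Psi$ for some $P,N$ witnesses $A\le_TC$. This is why reductions are asked to decide whole $\mathcal M$-finite sets: the input $(P,N)$ of a rule of $\Phi$ is the output of a single rule of $\Psi$.

(b) Let $A=\{x:\varphi(x,a)\}$. Take $g$ elementary with $U(g(\langle x,v\rangle),u)\leftrightarrow\varphi(x,v)$, where the right side ignores $u$, and put $h(x)=g(\langle x,a\rangle)$. Then $h(x)\in K$ iff $U(h(x),h(x))$ iff $x\in A$. The map $E\mapsto h[E]$ is elementary, and $\{\langle E,H,h[E],h[H]\rangle\}$ witnesses $A\le_TK$.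

(c) If $A$ is computable, then $\{\langle E,H,\emptyset,\emptyset\rangle:E\subseteq A,\ H\cap A=\emptyset\}$ is c.e.\ by Lemma~\ref{lem:coll}(c), and it witnesses $A\le_TB$ for every $B$. If $\Phi$ witnesses $A\le_T\emptyset$, then $x\in A$ iff $\exists N\,\langle\{x\},\emptyset,\emptyset,N\rangle\in\Phi$, and $x\notin A$ iff $\exists N\,\langle\emptyset,\{x\},\emptyset,N\rangle\in\Phi$.

(d) By (b) and (c), $\emptyset\le_TA_i\le_TK$. If $A_i\le_T\emptyset$, then $A_i\le_TA_{1-i}$ by (c). If $K\le_TA_i$, then $A_{1-i}\le_TK\le_TA_i$ by (a) and (b).

(e) Take $E=\emptyset$ and $H=\{a\}$ in the definition.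
\end{proof}

\section{Incomplete sets become computable}\label{sec:A}

\subsection*{The idea}
Fix $e\in\omega$ and let $\mathcal N$ be a nonstandard elementary extension of $\omega$. In $\mathcal N$, as in $\omega$, every bounded part of $W_e$ is enumerated by some stage. So there is a sequence $t_0<t_1<\dots<t_n$ of nonstandard length, coded in $\mathcal N$, such that $W_e\cap[0,t_l)$ is enumerated by stage $t_{l+1}$. Cut $\mathcal N$ at the supremum of the $t_l$ with $l\in\omega$ and call the lower part $\mathcal M$. For $u<t_l$ we have $u\in W_e^{\mathcal M}$ iff $u\in W_{e,t_{l+1}}$, so $W_e^{\mathcal M}$ is computable as soon as $\mathcal M$ can recognize consecutive terms $t_l,t_{l+1}$ in a $\Sigma_1$ way.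

This is the difficulty: a code of the sequence is at least $t_n$ and lies above the cut. We need short names for the large numbers $t_l$, so short that the list of all names has a code below $t_0$. The enumeration of $K$ supplies such names: a small $y\in K$ names the stage at which it enters $K$, and this stage is $\Delta_0$-recognizable from $y$. This leads to the following notion, which makes sense in $\omega$ and in $\mathcal N$.

\begin{definition}\label{def:chain}
An \emph{$n$-chain for $e$} consists of a number $c$ and a coded sequence $\langle t_l:l\le n\rangle$ such that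
\begin{enumerate}
\item[(C1)] $c$ codes a set $\{\langle l,y_l\rangle:l\le n\}$, and $t_l$ is the least $t$ with $y_l\in K_t$;
\item[(C2)] $c<t_0$;
\item[(C3)] $2^{t_l}<t_{l+1}$ for $l<n$;
\item[(C4)] $W_e\cap[0,t_l)\subseteq W_{e,t_{l+1}}$ for $l<n$.
\end{enumerate}
\end{definition}

Condition (C2) puts the list of names into the cut, (C3) makes the cut closed under exponentiation, and (C4) makes $W_e$ computable in it.

\subsection*{Chains in the standard model}
In this subsection we work in $\omega$ and write $B=W_e$, $B_s=W_{e,s}$. A chain requires many small numbers to enter $K$ very late and very far apart, where ``far apart'' is measured by the time that $B$ needs to settle. We measure it by the stages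
\[
s_0(x)=2^{4x^2},\qquad s_{i+1}(x)=\text{the least }s\ge2^{s_i(x)}\text{ with }B_s\cap[0,s_i(x))=B\cap[0,s_i(x)).
\]
The function $(i,x)\mapsto s_i(x)$ is computable from $B$ and strictly increasing in $i$. Call $i$ an \emph{$x$-change} if $K_{s_i(x)}\cap[0,x)\ne K_{s_{i+1}(x)}\cap[0,x)$, and let $v(x)$ be the number of $x$-changes. Each $x$-change brings a new element below $x$ into $K$, so $v(x)\le x$.

The next lemma is the only place where incompleteness is used. Without it the lemma fails: if the stages are defined with $K,K_s$ in place of $B,B_s$, then $K\cap[0,x)$ has settled at stage $s_1(x)$, because $x\le s_0(x)$, and so $v(x)\le1$.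

\begin{lemma}\label{lem:v}
If $K\not\le_TB$, then $v$ is unbounded.
\end{lemma}

\begin{proof}
Suppose that $v$ is bounded, and let $m$ be the largest value that $v$ takes infinitely often. The finitely many larger values are taken finitely often, so there is $x_1$ with $v(x)\le m$ for all $x\ge x_1$. To decide whether $y\in K$, use the oracle $B$ to search for $x\ge\max(y+1,x_1)$ and $j$ such that $m$ of the numbers $i<j$ are $x$-changes. The search succeeds because $v(x)=m$ for infinitely many $x$. Since $v(x)\le m$, no $i\ge j$ is an $x$-change, so $K\cap[0,x)=K_{s_j(x)}\cap[0,x)$, and this decides $y\in K$. Hence $K\le_TB$.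
\end{proof}

The case $n=1$ shows how changes become a chain. Write $s_i=s_i(x)$. An $x$-change $i$ gives $y<x$ whose entry time $t$ lies in $(s_i,s_{i+1}]$, and we have no control over its position there. Two changes are not enough: the changes $i$ and $i+1$ may give the entry times $s_{i+1}$ and $s_{i+1}+1$. With three changes $i_0<i_1<i_2$ we discard the middle one. Then $i_2\ge i_0+2$, so the entry times $t_0\le s_{i_0+1}$ and $t_1>s_{i_0+2}$ are separated by the whole interval $[s_{i_0+1},s_{i_0+2}]$, in which both the exponential is taken and $B$ settles below $s_{i_0+1}$. In general we use every second change.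

\begin{lemma}\label{lem:chains}
If $K\not\le_TB$, then for every $n\in\omega$ there is an $n$-chain for $e$.
\end{lemma}

\begin{proof}
By Lemma~\ref{lem:v} choose $x$ with $v(x)\ge2n+1$; then $n<x$. Write $s_i=s_i(x)$ and let $i_0<i_1<\dots<i_{2n}$ be $x$-changes. For $l\le n$ put $j_l=i_{2l}$, so that $j_{l+1}\ge j_l+2$. Choose $y_l<x$ in $K_{s_{j_l+1}}\setminus K_{s_{j_l}}$, let $t_l$ be least with $y_l\in K_{t_l}$, and let $c$ code $\{\langle l,y_l\rangle:l\le n\}$. Then (C1) holds and $s_{j_l}<t_l\le s_{j_l+1}$. Since $l,y_l\le x-1$, we have $\langle l,y_l\rangle\le(2x-1)^2<4x^2$, hence $c<2^{4x^2}=s_0\le s_{j_0}<t_0$, which is (C2). For $l<n$,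
\[
2^{t_l}\le2^{s_{j_l+1}}\le s_{j_l+2}\le s_{j_{l+1}}<t_{l+1},
\]
which is (C3). If $u<t_l$ and $u\in B$, then $u<s_{j_l+1}$, so $u\in B_{s_{j_l+2}}\subseteq B_{t_{l+1}}$ by the definition of $s_{j_l+2}$. This is (C4).
\end{proof}

\subsection*{The model}

\begin{proof}[Proof of Theorem~\ref{thm:A}]
``For every $n$ there is an $n$-chain for $e$'' is a first-order sentence, true in $\omega$ by Lemma~\ref{lem:chains}. Let $\mathcal N$ be a nonstandard elementary extension of $\omega$; it satisfies this sentence and the least number principle for all formulas. Take an $n$-chain $c,\langle t_l:l\le n\rangle$ in $\mathcal N$ with $n$ nonstandard, and put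
\[
\mathcal M=\{a\in\mathcal N:a<t_l\text{ for some }l\in\omega\}.
\]
By (C3) and induction in $\mathcal N$ the sequence is strictly increasing. So for $l\le n$ we have $t_l\in\mathcal M$ iff $l\in\omega$; in particular $\mathcal M$ is a proper initial segment of $\mathcal N$. By (C1) and (C2), $n\le\langle n,y_n\rangle<c<t_0$, so $c\in\mathcal M$ and $t_0$ is nonstandard.

\emph{The base theory.} Let $a,b<t_l$ with $l\in\omega$. As $t_l\ge4$, each of $a+b$, $ab$, $2^a$ is at most $2^{t_l}<t_{l+1}$. So $\mathcal M$ is closed under $+,\cdot,2^x$. It follows that $\mathcal M\models PA^-+\exp$ and that $\Delta_0$ formulas with parameters in $\mathcal M$ have the same truth value in $\mathcal M$ and in $\mathcal N$. If such a formula has a solution in $\mathcal M$, its least solution in $\mathcal N$ lies in $\mathcal M$; hence $\mathcal M\models I\Delta_0$.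

\emph{Collection.} By Lemma~\ref{lem:coll}(a) it suffices to consider a $\Delta_0$ formula $\varphi(z,y)$ with parameters in $\mathcal M$. Let $a\in\mathcal M$ and $\mathcal M\models\forall z<a\,\exists y\,\varphi(z,y)$. Every $b\in\mathcal N\setminus\mathcal M$ exceeds all elements of $\mathcal M$, so it satisfies $\forall z<a\,\exists y<b\,\varphi(z,y)$ in $\mathcal N$. Let $b_0$ be the least element of $\mathcal N$ with this property. If $b_0\notin\mathcal M$, then $b_0-1\notin\mathcal M$, since $\mathcal M$ is closed under successor, and $b_0-1$ has the property too, which contradicts minimality. So $b_0\in\mathcal M$, and $b_0$ is the required bound in $\mathcal M$.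

\emph{Defining $\omega$.} Let $\tau(l,t)$ be the $\Delta_0$ formula with parameter $c$ that says: there is $y<c$ such that $\langle l,y\rangle$ is in the set coded by $c$ and $t$ is least with $y\in K_t$. By (C1), $\tau(l,t)$ holds in $\mathcal N$ iff $l\le n$ and $t=t_l$. Therefore $\mathcal M\models\exists t\,\tau(l,t)$ iff $l\le n$ and $t_l\in\mathcal M$, that is, iff $l\in\omega$.

\emph{Computing $W_e$.} Let $l\in\omega$ and $u<t_l$. We claim that $u\in W_e^{\mathcal M}$ iff $u\in W_{e,t_{l+1}}$. If $u\in W_{e,t_{l+1}}$, a witness $y<t_{l+1}$ for $\theta(e,u,y)$ lies in $\mathcal M$. If $u\in W_e^{\mathcal M}$, then $u\in W_e^{\mathcal N}$ with the same witness, and (C4) gives $u\in W_{e,t_{l+1}}$. Every $u\in\mathcal M$ lies below some $t_l$ with $l\in\omega$, and the only solutions of $\tau$ in $\mathcal M$ are the pairs $(l,t_l)$ with $l\in\omega$. Hence for $u\in\mathcal M$,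
\[
u\notin W_e^{\mathcal M}\iff\mathcal M\models\exists l,t,t'\,\bigl[\tau(l,t)\wedge\tau(l+1,t')\wedge u<t\wedge u\notin W_{e,t'}\bigr].
\]
The right side is $\Sigma_1$, so $W_e^{\mathcal M}$ is computable in $\mathcal M$.
\end{proof}

The model $\mathcal M$ violates $I\Sigma_1$: the $\Sigma_1$ set $\omega$ contains $0$, is closed under successor and omits $c$.

\begin{proof}[Proof of Corollary~\ref{cor:no}]
(Q1) Let $e\in\omega$. If $\emptyset'\le_TW_e$ in $\omega$, then $W_e<_T\emptyset'$ fails in the model $\omega$. Otherwise $\emptyset<_TW_e$ fails in the model given by Theorem~\ref{thm:A}.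
(Q2) If $W_d$ and $W_e$ were incomparable in every model, then $W_e$ would be intermediate in every model by Lemma~\ref{lem:red}(d), contrary to the answer to (Q1).
\end{proof}

\begin{remark}
Let $F\subset\omega$ be finite and suppose that the join $\{\langle e,x\rangle:e\in F,\ x\in W_e\}$ is incomplete in $\omega$. The join has a parameter-free $\Sigma_1$ definition and hence a standard index. Theorem~\ref{thm:A} applied to this index gives one model in which all $W_e$, $e\in F$, are computable.
\end{remark}

\section{An incomparable pair under $\Sigma_1$ induction}\label{sec:B}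

We run the Friedberg--Muchnik construction and check that it is parameter-free and which induction it uses.

\subsection*{Construction}
For $r=2w+i$ with $i\in\{0,1\}$, \emph{requirement} $r$ says that $W_w$ does not witness $A_i\le_TA_{1-i}$. Start with $A_{0,0}=A_{1,0}=\emptyset$. At each stage $s+1$ at most one requirement \emph{acts}. Let $q_r(s)$ be the largest stage $\le s$ at which some $r''<r$ acted, and $q_r(s)=0$ if there is none. Requirement $r=2w+i\le s$ \emph{requires attention} at stage $s+1$ if it did not act at any stage in $(q_r(s),s]$ and, for $x=\langle r,q_r(s)\rangle$, some $\langle\emptyset,\{x\},P,N\rangle\in W_{w,s}$ has $P\subseteq A_{1-i,s}$ and $N\cap A_{1-i,s}=\emptyset$. The least such $r$, if there is one, acts and puts $x$ into $A_i$. The witness $\langle r,q_r(s)\rangle$ is chosen so that it is renewed whenever a smaller requirement acts and then exceeds the negative information that the smaller requirement wants to keep.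

The list of the actions up to stage $s$ determines the step to $s+1$ by a $\Delta_0(\exp)$ formula, it has at most $s$ entries below $s$, and the elements of $A_{i,s}$ are at most $(2s+1)^2$. So this is a parameter-free elementary recursion, and $A_0,A_1$ have standard indices $d_0,e_0$.

\begin{proof}[Proof of Theorem~\ref{thm:B}]
Let $\mathcal M$ be a model of the base theory plus $I\Sigma_1$; it satisfies $B\Sigma_1$ by Lemma~\ref{lem:coll}(b). Let $a_r(s)$ be the number of stages $\le s$ at which some $r'\le r$ acts. Suppose that $r$ acts at stages $t<t'$. At stage $t'$ it had not acted in $(q_r(t'-1),t'-1]$, so $1\le t\le q_r(t'-1)$, and $t\ne q_r(t'-1)$ because only one requirement acts at a stage. Thus some $r''<r$ acts strictly between any two actions of $r$. This gives $a_0(s)\le1$ and $a_{r+1}(s)\le2a_r(s)+1$, hence $a_r(s)\le2^{r+1}-1$ by $\Delta_0(\exp)$ induction on $r$ for fixed $s$.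

Fix $r=2w+i$. The set $\{j:\exists s\ a_r(s)\ge j\}$ is $\Sigma_1$, contains $0$ and omits $2^{r+1}$. By $I\Sigma_1$ it is not closed under successor, so some $j$ belongs to it while $j+1$ does not. Take $s_r$ with $a_r(s_r)\ge j$; then no $r'\le r$ acts after stage $s_r$. Put $q=q_r(s_r)$ and $x=\langle r,q\rangle$, so that no $r''<r$ acts after stage $q$. Suppose that $W_w$ witnesses $A_i\le_TA_{1-i}$.

\emph{Case 1: $r$ acts at a stage $s+1>q$.} Then $q_r(s)=q$, so $x\in A_i$, and the action used some $\langle\emptyset,\{x\},P,N\rangle\in W_{w,s}$ with $P\subseteq A_{1-i,s}$ and $N\cap A_{1-i,s}=\emptyset$. At stage $s+1$ nothing enters $A_{1-i}$. At a later stage $t+1$ only a requirement $r'>r$ can act, because a second action of $r$ would need an action of some $r''<r$ after $q$. Its witness satisfies $\langle r',q_{r'}(t)\rangle\ge q_{r'}(t)\ge s+1$, while the elements of $N$ are below $s$. So $N\cap A_{1-i}=\emptyset$ and $P\subseteq A_{1-i}$, and Lemma~\ref{lem:red}(e) gives $x\notin A_i$, a contradiction.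

\emph{Case 2: $r$ does not act after stage $q$.} The number $x$ can be enumerated only by $r$, at a stage $s+1$ with $q_r(s)=q$, hence with $s+1>q$. So $x\notin A_i$, and by Lemma~\ref{lem:red}(e) some $\langle\emptyset,\{x\},P,N\rangle\in W_w$ has $P\subseteq A_{1-i}$ and $N\cap A_{1-i}=\emptyset$. By Lemma~\ref{lem:coll}(c) there is $s\ge\max(r,s_r)$ such that the quadruple is in $W_{w,s}$ and $P\subseteq A_{1-i,s}$. Then $r$ requires attention at stage $s+1$, so some $r'\le r$ acts after $s_r$, a contradiction.

Since every c.e.\ set is some $W_w$, the sets $A_0$ and $A_1$ are incomparable in $\mathcal M$.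
\end{proof}

Beyond collection, $I\Sigma_1$ was used once, to pass from a bound on the number of actions to a last action. The use is essential for this pair: $W_{d_0}$ is incomplete in $\omega$, so by Theorem~\ref{thm:A} it is computable in some model of $PA^-+B\Sigma_1$.

\section{An incomparable pair when $\Sigma_1$ induction fails}\label{sec:C}

\subsection*{A clock that never stops}
Call $s$ \emph{active} if $K_{s+1}\ne K_s$, and for active $s$ put $k_s=\min(K_{s+1}\setminus K_s)$; note that $k_s\le s$. The failure of $I\Sigma_1$ enters only through the next lemma.

\begin{lemma}\label{lem:clock}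
Let $\mathcal M\models PA^-+B\Sigma_1+\neg I\Sigma_1$. There is $b\in\mathcal M$ such that cofinally many $s$ are active with $k_s\le b$.
\end{lemma}

\begin{proof}
Choose a $\Sigma_1$ formula $\varphi$ with parameters and $a\in\mathcal M$ such that $\varphi(0)$, $\forall x\,(\varphi(x)\to\varphi(x+1))$ and $\neg\varphi(a)$. The set $Y=\{x\le a:\varphi(x)\}$ is not $\mathcal M$-finite, for otherwise $I\Delta_0$ would give a least $x\le a$ outside $Y$, and neither $x=0$ nor $x>0$ is possible. By Lemma~\ref{lem:red}(b) there is an elementary $h$ with $x\in Y\leftrightarrow h(x)\in K$. Let $b=\max_{x\le a}h(x)$. If $K\cap[0,b]=K_{s'}\cap[0,b]$ for some $s'$, then $Y=\{x\le a:h(x)\in K_{s'}\}$ would be $\mathcal M$-finite. So for each $s'$ there is $y\le b$ in $K\setminus K_{s'}$. The least stage at which $y$ is enumerated has the form $s+1$ with $s\ge s'$, and then $s$ is active with $k_s\le y\le b$.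
\end{proof}

A parameter-free construction does not know $b$. It can, however, let every $x$ with $k_s\le x\le s$ act at stage $s+1$. Up to stage $s$, such an $x$ has acted at most $|K_s\cap[0,x]|\le x+1$ times, so it can budget for $x+1$ actions. If $x\ge b$, it nevertheless acts at cofinally many stages, so it can answer an opponent however late the opponent moves.

\begin{example}[a noncomputable set]\label{ex:warm}
Let $x=\langle w,j\rangle$ play against $W_w$. It keeps an interval $I_x(s)$ with least element $l_x(s)$, starting from $I_x(0)=[0,2^{x+1})$. If $s$ is active and $k_s\le x\le s$, let $v$ be least with $\langle x,v\rangle\in W_{w,s}$, if there is such a number, and let $I_x(s+1)$ be the left half of $I_x(s)$ unless that half contains $v$, in which case take the right half. Otherwise $I_x(s+1)=I_x(s)$. At most $x+1$ halvings occur, so the intervals stay nonempty. Let $A=\{\langle x,u\rangle:\exists s\ u<l_x(s)\}$. For instance, let $I_1(s)=\{0,1,2,3\}$. If $v=1$, we move to $\{2,3\}$, and $\langle1,v\rangle$ enters $A$. If $v=2$, we move to $\{0,1\}$, where the opponent has claimed nothing yet.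

In a model as in Lemma~\ref{lem:clock}, $A$ is not computable. Suppose that $W_w$ is the complement of $A$, and take $x=\langle w,j\rangle\ge b$. Some $z$ lies in $I_x(t)$ for all $t$: otherwise collection gives $t_0$ by which every $z<2^{x+1}$ has left the nested intervals, although $I_x(t_0)\ne\emptyset$. Then $\langle x,z\rangle\notin A$, so $\langle x,z\rangle\in W_{w,s}$ for some active $s\ge x$ with $k_s\le b$. At stage $s+1$ we have $v\le z\in I_x(s+1)$ and $v\notin I_x(s+1)$, so $v<l_x(s+1)$. Thus $\langle x,v\rangle\in A\cap W_w$, a contradiction.
\end{example}

The example contains the whole mechanism: we never learn $z$, but the least claim $v$ of the opponent is at most $z$, and avoiding $v$ while keeping $z$ forces $v$ into $A$.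

\subsection*{Opponents with an oracle}
Now two sets $A_0,A_1$ are built from such intervals, and an opponent claims $\langle x,z\rangle\notin A_i$ through a rule $\langle\emptyset,\{\langle x,z\rangle\},P,N\rangle$ that is binding only if $N\cap A_{1-i}=\emptyset$ in the end. In Section~\ref{sec:B} this was secured by keeping later witnesses out of $N$. Here that is impossible, since all $y\ge b$ keep acting. Whether $\langle y,u\rangle\in N$ stays out of $A_{1-i}$ depends on whether $u\ge l_y(t)$ for all $t$, and this is guaranteed if $u\ge\zeta_y$ for a point $\zeta_y$ that lies in all intervals of $y$. These points are unknown, so the least binding claim becomes a function $v_x(\zeta)$ of a guess $\zeta=(\zeta_y)_{y\le s}$, and $x$ must avoid $v_x(\zeta)$ for every guess that may be correct. Two devices keep the number of values small.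
\begin{itemize}
\item The coordinates $y<x$ have few possible values in total, provided the interval of $x$ is much longer than those of all $y<x$. So $x$ can avoid the values for all of them.
\item The coordinates $y>x$ have too many values. But $v_x$ is monotone in $\zeta_y$ and has few values compared with the length of the interval of $y$, and $y$ acts whenever $x$ does (for $y\le s$). So $y$ can move to a subinterval on which $v_x$ is constant.
\end{itemize}
The second device must be applied before the first, so within a stage we go from large $x$ to small $x$.

Define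
\[
R_x=\prod_{y<x}L_y,\qquad Q_x=(x+1)R_x^2+1,\qquad L_x=Q_x^{\,x+1},\qquad D_x=[0,L_x).
\]
Here $D_x$ is the initial interval of $x$, $R_x$ is the number of guesses for the coordinates below $x$, and $Q_x$ is the factor by which the interval shrinks in one action. These functions are elementary, because $R_x\le2^{\rho_x}$ with $\rho_x=2^{(x+1)^2}$. Indeed $R_0=1$; and $Q_x\le(x+2)R_x^2$ and $(x+2)^{x+1}\le2^{(x+1)^2}\le2^{\rho_x}$, so $R_x\le2^{\rho_x}$ implies
\[
R_{x+1}=R_xQ_x^{\,x+1}\le R_x^{2x+3}(x+2)^{x+1}\le2^{(2x+4)\rho_x}\le2^{2^{2x+3}\rho_x}=2^{\rho_{x+1}}.
\]
An \emph{$s$-guess} is a coded sequence $\zeta=(\zeta_y)_{y\le s}$ with $\zeta_y\in D_y$.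

Consider $k=0$, $s=1$ in the lemma below. Then $L_0=2$, $R_1=2$, $Q_1=9$, $L_1=81$; suppose that $v_0$ depends only on $\zeta_1$ and $v_1$ only on $\zeta_0$. Cut $D_1$ into nine blocks of length $9$. The monotone function $v_0$ has values in $\{0,1,\infty\}$, so it jumps at most twice, and $v_1$ has at most two values. At most four blocks contain a jump of $v_0$ or a value of $v_1$; let $J_1$ be another block. On $J_1$ the function $v_0$ has a single value, and $J_0$ is whichever of $\{0\},\{1\}$ avoids it.

\begin{lemma}[one stage]\label{lem:stage}
The following holds in the base theory. Let $k\le s$. For $x\in[k,s]$ let $I_x\subseteq D_x$ be an interval whose length is a positive multiple of $Q_x$, and let $v_x$ be a coded function from $s$-guesses to $D_x\cup\{\infty\}$ that is nondecreasing in each coordinate and does not depend on $\zeta_x$. Then an elementary procedure yields intervals $J_x\subseteq I_x$ with $|J_x|=|I_x|/Q_x$ such that for all $x\in[k,s]$ and all $s$-guesses $\zeta$: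
\begin{equation}\label{eq:star}
\text{if }\zeta_y\in J_y\text{ for }x<y\le s,\text{ then }v_x(\zeta)\notin J_x.
\end{equation}
\end{lemma}

\begin{proof}
We choose $J_s,J_{s-1},\dots,J_k$ in this order. Before $J_x$ is chosen the following invariant holds.
\begin{itemize}
\item[$(\mathrm{Inv}_x)$] If $x'\in[k,x]$ and $\zeta,\zeta'$ are $s$-guesses with $\zeta_y=\zeta'_y$ for $y\le x$ and $\zeta_y,\zeta'_y\in J_y$ for $x<y\le s$, then $v_{x'}(\zeta)=v_{x'}(\zeta')$.
\end{itemize}
For $x=s$ it holds because $\zeta=\zeta'$. Assume $(\mathrm{Inv}_x)$. For $x'\in[k,x]$, $\tau\in\prod_{y<x}D_y$ and $p\in D_x$, let $f_{x',\tau}(p)$ be the common value $v_{x'}(\zeta)$ for all $\zeta$ that extend $\tau$, have $\zeta_x=p$, and have $\zeta_y\in J_y$ for $y>x$. Each $f_{x',\tau}$ is nondecreasing, and $f_{x,\tau}$ is constant. Cut $I_x$ into $Q_x$ consecutive blocks of equal length. A block is \emph{spoiled} if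
\begin{enumerate}
\item[(1)] it contains $p$ and $p+1$ with $f_{x',\tau}(p)<f_{x',\tau}(p+1)$ for some $x'\in[k,x)$ and some $\tau$, or
\item[(2)] it contains the value of $f_{x,\tau}$ for some $\tau$.
\end{enumerate}
For $x'<x$ the function $f_{x',\tau}$ has at most $L_{x'}+1$ values, hence at most $L_{x'}\le R_x$ jumps, and a jump spoils at most one block. There are at most $x$ choices of $x'$ and $R_x$ choices of $\tau$. So at most $xR_x^2$ blocks are spoiled by (1) and at most $R_x$ by (2), in total at most $(x+1)R_x^2=Q_x-1$. Let $J_x$ be the leftmost unspoiled block.

If $\zeta_y\in J_y$ for $x<y\le s$ and $\tau$ is the restriction of $\zeta$ below $x$, then $v_x(\zeta)$ is the value of $f_{x,\tau}$, which is not in $J_x$ by (2). This is \eqref{eq:star} for $x$. If $x>k$, let $x',\zeta,\zeta'$ be as in $(\mathrm{Inv}_{x-1})$, with common restriction $\tau$ below $x$. Then $v_{x'}(\zeta)=f_{x',\tau}(\zeta_x)=f_{x',\tau}(\zeta'_x)=v_{x'}(\zeta')$, because $f_{x',\tau}$ has no jump in $J_x$ by (1). All objects are bounded elementarily in $s$, so the recursion and the induction are available in the base theory.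
\end{proof}

\subsection*{Construction}
Every number $x$ has a unique form $x=2\langle w,j\rangle+i$ with $i\in\{0,1\}$; we call $x$ a \emph{location} with \emph{side} $i(x)=i$ and \emph{opponent} $w(x)=w$. As $x\ge j$, each pair $(w,i)$ has unboundedly many locations. We define nested intervals $I_x(s)$ with least elements $l_x(s)$, starting from $I_x(0)=D_x$, and put
\[
A_{i,s}=\{\langle x,u\rangle:i(x)=i,\ u<l_x(s)\},\qquad A_i=\bigcup_sA_{i,s}.
\]
Let $\zeta$ be an $s$-guess and let $N$ be a coded set with elements below $s$. We call $N$ \emph{$\zeta$-safe for side $i$} if $u\ge\zeta_y$ for every $\langle y,u\rangle\in N$ with $i(y)=i$; here $\zeta_y$ is defined since $y<s$.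

\emph{Stage $s+1$.} If $s$ is not active, change nothing. Otherwise let $k=k_s$. For $x\in[k,s]$ with $i=i(x)$, $w=w(x)$, let $v_x(\zeta)$ be the least $z\in D_x$ such that some $\langle\emptyset,\{\langle x,z\rangle\},P,N\rangle\in W_{w,s}$ has $P\subseteq A_{1-i,s}$ and $N$ $\zeta$-safe for side $1-i$; let $v_x(\zeta)=\infty$ if there is no such $z$. Raising a coordinate of $\zeta$ can only make a safe set unsafe, so $v_x$ is nondecreasing in each coordinate. It depends only on coordinates of side $1-i$, so not on $\zeta_x$. Apply Lemma~\ref{lem:stage} to $I_x=I_x(s)$, put $I_x(s+1)=J_x$ for $x\in[k,s]$, and leave the other intervals unchanged.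

The lemma applies. Let $m_x(s)$ be the number of stages $\le s$ at which $x$ has acted. By induction on $s$, $|I_x(s)|=Q_x^{\,x+1-m_x(s)}$ and $m_x(s)\le|K_s\cap[0,x]|$: if $x$ acts at stage $s+1$, then $k\in[0,x]$ lies in $K_{s+1}\setminus K_s$, so $m_x(s)\le x$, the length $|I_x(s)|$ is a positive multiple of $Q_x$, and both statements pass to $s+1$. In particular all intervals are nonempty. The state at stage $s$ is the list of the $I_x(s)\subseteq D_x$ for $x<s$, since $I_x(s)=D_x$ for $x\ge s$. So the construction is a parameter-free elementary recursion, defined in every model of the base theory, and $A_0,A_1$ have standard indices $d_1,e_1$.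

\subsection*{Verification}
Let $\mathcal M\models PA^-+B\Sigma_1+\neg I\Sigma_1$. An $s$-guess $\zeta$ is \emph{true} if $\zeta_y\in I_y(t)$ for all $y\le s$ and all $t\in\mathcal M$. The next lemma says that safety under some true guess is the same as disjointness from $A_i$. Part (b) is the main use of collection: the left endpoints $l_y(t)$ need not reach a limit, and a true guess is obtained by compactness instead.

\begin{lemma}\label{lem:true}
Let $s\in\mathcal M$, $i\in\{0,1\}$, and let $N$ be $\mathcal M$-finite with elements below $s$.
\begin{enumerate}
\item[(a)] If $N$ is $\zeta$-safe for side $i$ for some true $s$-guess $\zeta$, then $N\cap A_i=\emptyset$.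
\item[(b)] If $N\cap A_i=\emptyset$, then $N$ is $\zeta$-safe for side $i$ for some true $s$-guess $\zeta$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) If $\langle y,u\rangle\in N$ and $i(y)=i$, then $u\ge\zeta_y\ge l_y(t)$ for all $t$, so $\langle y,u\rangle\notin A_i$. Pairs with $i(y)\ne i$ are not in $A_i$ by definition.

(b) Call an $s$-guess $\zeta$ a \emph{candidate} if $N$ is $\zeta$-safe for side $i$, and \emph{refuted at $t$} if $\zeta_y\notin I_y(t)$ for some $y\le s$. Both notions are $\Delta_0(\exp)$, and the codes of $s$-guesses are bounded in $\mathcal M$. Suppose that each candidate is refuted at some $t$. By $B\Sigma_1$ there is $t_0$ such that each candidate is refuted at some $t<t_0$. The guess $(l_y(t_0))_{y\le s}$ is a candidate, because $\langle y,u\rangle\in N$ and $i(y)=i$ imply $\langle y,u\rangle\notin A_{i,t_0}$, that is, $u\ge l_y(t_0)$. It is refuted at no $t\le t_0$, because $l_y(t_0)\in I_y(t_0)\subseteq I_y(t)$. This contradiction shows that some candidate is true.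
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:C}]
Suppose that $W_w$ witnesses $A_i\le_TA_{1-i}$ in $\mathcal M$. Take $b$ from Lemma~\ref{lem:clock} and a location $x\ge b$ with $i(x)=i$ and $w(x)=w$. Lemma~\ref{lem:true}(b) with $N=\emptyset$ and $s=x$ gives $z$ with $z\in I_x(t)$ for all $t$. Then $\langle x,z\rangle\notin A_i$, so by Lemma~\ref{lem:red}(e) some $\langle\emptyset,\{\langle x,z\rangle\},P,N\rangle\in W_w$ has $P\subseteq A_{1-i}$ and $N\cap A_{1-i}=\emptyset$. By Lemmas~\ref{lem:coll}(c) and~\ref{lem:clock} there is an active $s\ge x$ with $k_s\le b$ such that this quadruple is in $W_{w,s}$ and $P\subseteq A_{1-i,s}$. Then $x\in[k_s,s]$, and the elements of $N$ are below $s$. By Lemma~\ref{lem:true}(b) choose a true $s$-guess $\zeta$ such that $N$ is $\zeta$-safe for side $1-i$, and let $v=v_x(\zeta)$ be the value at stage $s+1$.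

The quadruple above shows that $z$ satisfies the condition in the definition of $v_x(\zeta)$, so $v\le z$. Since $\zeta$ is true, $\zeta_y\in I_y(s+1)=J_y$ for $x<y\le s$, and \eqref{eq:star} gives $v\notin I_x(s+1)$. As $v\le z\in I_x(s+1)$, it follows that $v<l_x(s+1)$, so $\langle x,v\rangle\in A_i$.

On the other hand, by the definition of $v$ some $\langle\emptyset,\{\langle x,v\rangle\},P',N'\rangle\in W_{w,s}$ has $P'\subseteq A_{1-i,s}\subseteq A_{1-i}$ and $N'$ $\zeta$-safe for side $1-i$. By Lemma~\ref{lem:true}(a), $N'\cap A_{1-i}=\emptyset$, and Lemma~\ref{lem:red}(e) gives $\langle x,v\rangle\notin A_i$, a contradiction. Since every c.e.\ set is some $W_w$, neither $A_0\le_TA_1$ nor $A_1\le_TA_0$ holds in $\mathcal M$.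
\end{proof}

\begin{proof}[Proof of Corollary~\ref{cor:two}]
A model of $PA^-+B\Sigma_1$ satisfies $I\Sigma_1$ or $\neg I\Sigma_1$, so Theorem~\ref{thm:B} or Theorem~\ref{thm:C} gives an incomparable pair, and its first member is intermediate by Lemma~\ref{lem:red}(d). One index or one pair does not suffice by Corollary~\ref{cor:no}.
\end{proof}

\begin{remark}
In the standard model both $W_{d_1}$ and $W_{e_1}$ are complete. Indeed, if one of them were incomplete in $\omega$, it would be computable in the model of Theorem~\ref{thm:A}, which satisfies $B\Sigma_1+\neg I\Sigma_1$, and this contradicts Theorem~\ref{thm:C} by Lemma~\ref{lem:red}(c).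
\end{remark}

\begin{thebibliography}{9}
\bibitem{HP} H\'ajek and Pudl\'ak, \emph{Metamathematics of First-Order Arithmetic}.
\end{thebibliography}
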